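# The dimension of the functors $I_W$ over $\mathbf F_q$: a proof of the Strong Artinian Conjecture

Let $q=p^s$ be a power of a prime $p$ and write $k=\mathbf F_q$. "Space" means finite-dimensional $k$-vector space. Let $\mathcal F=\mathcal F(q)$ be the abelian category of functors from spaces to $k$-vector spaces. For a space $W$ let $I_W\in\mathcal F$ send $V$ to the space of all functions $\mathrm{Hom}(V,W)\to k$. For $W\neq0$ this functor has infinite length, but one can measure how far it is from having finite length by a dimension: nonzero objects of finite length have dimension $0$, and the dimension grows each time infinite chains with big factors appear (the definition is in Section 2). Is $\dim I_W=\dim_kW$? The statement that this holds for all $q$ and all $W$ is called the Strong Artinian Conjecture, and we shall prove it. We begin with $\dim W=1$, where a short argument suffices. It is cleanest for the dual object $V\mapsto k[V]$.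

## 1. Nonzero subfunctors of $V\mapsto k[V]$

Kernels, quotients and unions in $\mathcal F$ are computed value by value. A subfunctor $X\subseteq F$ is a family of subspaces $X(V)\subseteq F(V)$ preserved by all $F(f)$. For $x\in F(V)$, the subfunctor $\langle x\rangle$ generated by $x$ has $\langle x\rangle(V')=\mathrm{span}\{F(f)x : f:V\to V'\}$; we often write $fx$ for $F(f)x$. Tensor products are over $k$ unless indicated, are formed value by value, and are exact.

For a set $X$, $k[X]$ has basis $[x]$, $x\in X$. If $X$ is an additive group, $k[X]$ is its group ring: $[x][y]=[x+y]$ and $[0]=1$. Put $P_W(V)=k[\mathrm{Hom}(W,V)]$. By Yoneda $\mathrm{Hom}(P_W,F)=F(W)$. For $W=k$ we identify $\mathrm{Hom}(k,V)=V$, so $P_k(V)=k[V]$. The augmentation ideal $\mathrm{Aug}(V)\subset k[V]$ is spanned by the elements $[v]-1$, and its power $\mathrm{Aug}(V)^r$ is spanned by the elements $[u]\prod_{j=1}^r([u_j]-1)$. Each $\mathrm{Aug}^r$ is a subfunctor of $P_k$.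

**Definition 1.1.** $F\in\mathcal F$ has *degree $\le d$* ($d\ge0$) if for all $V,V'$ the linear map $k[\mathrm{Hom}(V,V')]\to\mathrm{Hom}_k(F(V),F(V'))$, $[f]\mapsto F(f)$, kills $J^{d+1}$, where $J$ is the augmentation ideal. Since $J^{d+1}$ is spanned by the elements $[f_0]\prod_{i=1}^{d+1}([f_i]-1)$, this says that
$$\sum_{S\subseteq\{1,\dots,d+1\}}(-1)^{d+1-|S|}\,F\Big(f_0+\sum_{i\in S}f_i\Big)=0\qquad\text{for all }f_0,\dots,f_{d+1}:V\to V'.\tag{1}$$

Constant functors have degree $\le0$. The functor $T(V)=k\otimes_{\mathbf F_p}V$ is additive, so its second differences vanish, and it has degree $\le1$. For $r\ge1$ the functor $k[V]/\mathrm{Aug}(V)^r$ has degree $\le r-1$: for $f_0,\dots,f_r:V\to V'$ and $v\in V$, the left side of (1) applied to $[v]$ is $[f_0v]\prod_{i=1}^r([f_iv]-1)\in\mathrm{Aug}(V')^r$. Clearly subquotients of a functor of degree $\le d$ have degree $\le d$.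

**Lemma 1.2.** Let $F$ have degree $\le d$. Then $F(V)$ is spanned by the images of the maps $F(f)$, $f:k^d\to V$. In particular $F\ne0$ implies $F(k^d)\neq0$, and if $F(k^d)$ is finite-dimensional, then $F$ has finite length $\le\dim F(k^d)$.

*Proof.* If $\dim V\le d$, there is a split surjection $f:k^d\to V$, and $F(f)$ is onto. Let $V=k^m$ with $m>d$, and let $\pi_1,\dots,\pi_m\in\mathrm{End}(V)$ be the coordinate projections. In the group ring of the additive group $\mathrm{End}(V)$,
$$[\mathrm{id}]=\prod_{i=1}^m[\pi_i]=\prod_{i=1}^m\big(1+([\pi_i]-1)\big)\equiv\sum_{|S|\le d}\ \prod_{i\in S}([\pi_i]-1)\pmod{J^{d+1}}.$$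
The right side is a linear combination of elements $[\sum_{i\in S'}\pi_i]$ with $|S'|\le d$. So the identity of $F(V)$ is a combination of maps $F(\sum_{i\in S'}\pi_i)$, each of which factors through $F(k^d)$. For the last assertion, in a strictly increasing chain of subfunctors of $F$ every factor is a nonzero functor of degree $\le d$, hence nonzero at $k^d$, and evaluation at $k^d$ is exact. $\square$

Now let $\bar P(V)=k[V]/k[0]$, where $k[0]$ is the constant subfunctor spanned by the basis element $[0]$. It has basis $[v]$, $v\ne0$, and $f[v]=[fv]$ if $fv\ne0$, and $0$ otherwise. The group $k^\times$ acts by natural automorphisms $[v]\mapsto[\lambda v]$. Its order $q-1$ is prime to $p$, and $k$ contains all $(q-1)$-st roots of unity, so $\bar P=\bigoplus_\chi\bar P^\chi$ over the characters $\chi:k^\times\to k^\times$, where $\bar P^\chi$ is the image of the projector $e_\chi=(q-1)^{-1}\sum_\lambda\chi(\lambda)^{-1}[\lambda\,\cdot\,]$. Note that $e_\chi[\lambda v]=\chi(\lambda)\,e_\chi[v]$.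

**Proposition 1.3.** Let $0\neq X\subseteq\bar P^\chi$. Then for some $r\ge0$, $X$ contains the image under $e_\chi$ of $\mathrm{Aug}^r$, and $\bar P^\chi/X$ has finite length.

*Proof.* Take $0\ne x\in X(V)$. Choosing a generator $v_A$ of each line $A\subseteq V$, we can write $x=\sum_{A\in\mathcal S}c_A\,e_\chi[v_A]$ with $c_A\ne0$ and $\mathcal S$ a finite nonempty set of lines. Fix $A_0\in\mathcal S$, write $v_0=v_{A_0}$, and put $r=|\mathcal S|-1$. For $A\in\mathcal S\setminus\{A_0\}$ the vector $v_0$ is not in $A$, so there is $\lambda_A\in V^*$ with $\lambda_A(v_A)=0$ and $\lambda_A(v_0)=1$. Let $E$ be a space with basis $e_A$, $A\in\mathcal S\setminus\{A_0\}$, and for $S\subseteq\mathcal S\setminus\{A_0\}$ let $\gamma_S:V\to V\oplus E$, $v\mapsto v+\sum_{A\in S}\lambda_A(v)e_A$. Consider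
$$z=\sum_S(-1)^{r-|S|}\gamma_S\,x\ \in X(V\oplus E).$$
For $A\ne A_0$ the element $\gamma_Se_\chi[v_A]$ does not change when $A$ is added to or removed from $S$, because $\lambda_A(v_A)=0$. So the contributions of $v_A$ cancel in pairs. What remains is
$$z=c_{A_0}\,e_\chi\sum_S(-1)^{r-|S|}\Big[v_0+\sum_{A\in S}e_A\Big]=c_{A_0}\,e_\chi\Big([v_0]\prod_{A\neq A_0}([e_A]-1)\Big).$$
The vector $v_0$ and the $e_A$ are linearly independent, so a linear map to $V'$ can send them to arbitrary vectors $u,u_1,\dots,u_r$. Hence $X(V')$ contains all $e_\chi\big([u]\prod_{j=1}^r([u_j]-1)\big)$, and these span $e_\chi(\mathrm{Aug}(V')^r)$. So $\bar P^\chi/X$ is a quotient of $k[V]/\mathrm{Aug}(V)^r$, which is $0$ if $r=0$ and has degree $\le r-1$ and finite-dimensional values otherwise. By Lemma 1.2 it has finite length. $\square$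

## 2. Dimension, duality, and the theorem

An object is *finite* if it has finite composition length, and *locally finite* if it is the union of its finite subobjects. Subobjects and quotients of locally finite objects are locally finite: intersect, or take images.

**Definition 2.1.** In an abelian category set $\dim 0=-1$. For $A$ locally finite and an ordinal $\alpha$, say that $\dim A=\alpha$ if

(i) $\dim A=\beta$ holds for no $\beta<\alpha$ (where $\beta$ is $-1$ or an ordinal less than $\alpha$); and

(ii) in every ascending chain $A_0\subseteq A_1\subseteq\cdots$ of subobjects of $A$, all but finitely many factors $A_{i+1}/A_i$ have dimension less than $\alpha$ (and $-1$ counts as less than $\alpha$).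

For instance a nonzero finite object has dimension $0$: almost all factors of a chain are $0$. So for $W=0$, where $I_0(V)=k$ is constant, $\dim I_0=0=\dim_kW$.

Let $\mathcal F^f\subset\mathcal F$ be the full subcategory of functors with finite-dimensional values. On it we turn ascending chains into descending ones.

**Definition 2.2.** $\mathcal K_{-1}=\{0\}$. For $n\ge0$, $\mathcal K_n$ is the class of $M\in\mathcal F^f$ such that in every descending chain $M_0\supseteq M_1\supseteq\cdots$ of subobjects of $M$ all but finitely many $M_i/M_{i+1}$ lie in $\mathcal K_{n-1}$. By induction $\mathcal K_{n-1}\subseteq\mathcal K_n$. Write $\operatorname{kdim}M=n$ if $M\in\mathcal K_n\setminus\mathcal K_{n-1}$.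

**Lemma 2.3.** $\mathcal K_n$ is closed under subobjects, quotients and extensions.

*Proof.* Induct on $n$; $n=-1$ is clear. A chain in a subquotient $B/C$ of $M$ lifts to a chain in $M$ with the same factors. Given $0\to M'\to M\to M''\to0$ and a chain $(M_i)$ in $M$, let $M_i''$ be the image of $M_i$ in $M''$. Then $M_i/M_{i+1}$ is an extension of $M_i''/M_{i+1}''$ by $(M_i\cap M')/(M_{i+1}\cap M')$. If $M',M''\in\mathcal K_n$, almost all of these lie in $\mathcal K_{n-1}$, which is closed under extensions. $\square$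

**Lemma 2.4.** Let $DF(V)=F(V^*)^*$. This is an exact contravariant self-equivalence of $\mathcal F^f$ which preserves finite functors, and $D(I_W\otimes F)\cong P_{W^*}\otimes DF$ for $F\in\mathcal F^f$.

*Proof.* The first assertion holds since $D^2\cong\mathrm{id}$ and subquotients of objects of $\mathcal F^f$ lie in $\mathcal F^f$. Values are finite-dimensional, so $D(I_W\otimes F)=DI_W\otimes DF$. Next, $DI_W(V)=I_W(V^*)^*=k[\mathrm{Hom}(V^*,W)]$. For $f:V\to V'$ with transpose $f^t:V'^*\to V^*$, the map $I_W(f^t):I_W(V'^*)\to I_W(V^*)$ sends $\xi$ to $(\alpha\mapsto\xi(\alpha f^t))$, so its dual $DI_W(f)$ is $[\alpha]\mapsto[\alpha f^t]$. The bijection $\mathrm{Hom}(V^*,W)\to\mathrm{Hom}(W^*,V)$, $\alpha\mapsto\alpha^t$, satisfies $(\alpha f^t)^t=f\alpha^t$. Hence $DI_W\cong P_{W^*}$ naturally. $\square$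

**Lemma 2.5.** For $A\in\mathcal F^f$ locally finite and $n\ge-1$: $\dim A=\beta$ for some $\beta\le n$ if and only if $DA\in\mathcal K_n$. Hence $\dim A=n\iff\operatorname{kdim}DA=n$ (for $n\ge0$).

*Proof.* The case $n=-1$ is clear. Let $n\ge0$. The left side holds if and only if

($*$) in each ascending chain of $A$ almost all factors have some dimension $\le n-1$.

Indeed $\dim A=\beta\le n$ implies ($*$) by (ii) (or because $A=0$). Conversely, if ($*$) holds and $\dim A=\beta$ holds for no $\beta<n$, then (i) and (ii) hold for $\alpha=n$. Ascending chains $(A_i)$ in $A$ correspond to descending chains $\ker(DA\to DA_i)=D(A/A_i)$ in $DA$, with factors $D(A_{i+1}/A_i)$. The factors $A_{i+1}/A_i$ are again locally finite objects of $\mathcal F^f$, so the equivalence follows by induction. $\square$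

**The line.** We can now finish $W=k$, granting that $I_W$ is locally finite (this is proved in Section 4). The object $DI_k\cong P_k$ has the finite constant subobject $k[0]$ with quotient $\bigoplus_\chi\bar P^\chi$. In a descending chain $(X_i)$ in $\bar P^\chi$, whenever $X_{i+1}\ne0$ the factor $X_i/X_{i+1}\subseteq\bar P^\chi/X_{i+1}$ is finite by Proposition 1.3, so it lies in $\mathcal K_0$. At most one $i$ has $X_{i+1}=0\ne X_i$, and all other factors vanish. So $\bar P^\chi\in\mathcal K_1$ and, by Lemma 2.3, $P_k\in\mathcal K_1$. On the other hand $P_k\notin\mathcal K_0$: if $\dim_{\mathbf F_p}V=M$ and $v_1,\dots,v_M$ is an $\mathbf F_p$-basis of $V$, then with $x_j=[v_j]-1$ we have $k[V]\cong k[x_1,\dots,x_M]/(x_j^p)$ and $\mathrm{Aug}=(x_1,\dots,x_M)$, so $(\mathrm{Aug}^i/\mathrm{Aug}^{i+1})(V)\ne0$ for $i\le M(p-1)$. Hence all factors of the chain $(\mathrm{Aug}^i)$ are nonzero functors. So $\dim I_k=1$.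

In terms of functions, $D\bar P$ consists of the functions on $V^*$ vanishing at $0$, and $D\bar P^\chi$ of those with $\xi(\lambda\alpha)=\chi(\lambda)\xi(\alpha)$. In the presentation $I_k(V)\cong S^*(V)/(v^q-v)$ and for $\chi(\lambda)=\lambda^r$, $1\le r\le q-1$, this is the part $I_{k,r}$ spanned by the monomials of positive degree congruent to $r$ modulo $q-1$. Proposition 1.3 says that its proper subobjects are finite.

Here is what we shall prove in general.

**Theorem A.** For every space $W$ and every nonzero finite $F\in\mathcal F$, $\dim(I_W\otimes F)=\dim_kW$. In particular $\dim I_W=\dim_kW$ for every prime power $q$ and every finite-dimensional $W$: the Strong Artinian Conjecture is true.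

## 3. Two or more variables: coefficients and products of ideals

Let $n=\dim W\ge2$ and try the same argument on the quotient $V\mapsto k[\mathrm{Inj}(W,V)]$ of $P_W$ by the span of the noninjective maps. For $v\in V$ and $\mu\in W^*$ let $v\otimes\mu\in\mathrm{Hom}(W,V)$ be the map $w\mapsto\mu(w)v$. Let $0\ne x=\sum c_g[g]$ be an element of a subfunctor $X$, fix one image $A_0=gW$ that occurs, and for every other image $A$ choose $\lambda_A\in V^*$ that vanishes on $A$ but not on $A_0$. The alternating sum over the maps $\gamma_S$ again kills the terms with image $A\ne A_0$, and leaves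
$$\sum_{gW=A_0}c_g\,[g]\prod_{A\ne A_0}\big([e_A\otimes\lambda_Ag]-1\big),\qquad 0\ne\lambda_Ag\in W^*.$$

**Definition 3.1.** For $0\neq\mu\in W^*$ let $I_\mu(V)\subset P_W(V)$ be the ideal generated by all $[v\otimes\mu]-1$, $v\in V$. Since $f([v\otimes\mu]-1)=[fv\otimes\mu]-1$, it is a subfunctor.

For $W=k$ every $I_\mu$ is $\mathrm{Aug}$. For $W=k^2$ we have $P_W(V)=k[V]\otimes k[V]$, and for $\mu$ the first coordinate $I_\mu=\mathrm{Aug}\otimes k[V]$. In general, choose a complement of $\ker\mu$ in $W$ and identify it with $k$ through $\mu$. Then $P_W\cong P_{\ker\mu}\otimes P_k$ and $I_\mu=P_{\ker\mu}\otimes\mathrm{Aug}$.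

So products of various $I_\mu$ replace the power $\mathrm{Aug}^r$, and one hopes that $P_W$ modulo such a product is of dimension $n-1$, so that an induction can run. Three things now go wrong.

*The induction hypothesis is too weak.* The quotient $P_W/I_\mu^2$ contains $I_\mu/I_\mu^2\cong P_{\ker\mu}\otimes(\mathrm{Aug}/\mathrm{Aug}^2)$. Now $\mathrm{Aug}/\mathrm{Aug}^2\cong T$. More generally, for an $\mathbf F_p$-space $\Gamma$ and the augmentation ideal $J$ of $k[\Gamma]$,
$$J/J^2\cong k\otimes_{\mathbf F_p}\Gamma,\qquad[g]-1\leftrightarrow1\otimes g.\tag{2}$$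
Indeed $([g]-1)([h]-1)=([g+h]-1)-([g]-1)-([h]-1)$, so $g\mapsto[g]-1$ is additive modulo $J^2$, and the linear map $J\to k\otimes\Gamma$, $[g]-1\mapsto1\otimes g$, kills $J^2$. So we meet $P_{\ker\mu}\otimes T$, and knowing the Krull dimension of $P_{\ker\mu}$ alone says nothing about it. We are forced to carry coefficients, and this is why Theorem A has the factor $F$.

*With coefficients, the cancellation breaks.* Take $n=1$ and $V\mapsto\bigoplus_{v\ne0}T(V/kv)$, with elements $[v;y]$, $y\in T(V/kv)$, and $f[v;y]=[fv;T(\bar f)y]$ or $0$. Let $\lambda(v)=0$, $e\in E$, and $y=1\otimes\bar u$. The map $\gamma:V\to V\oplus E$, $w\mapsto w+\lambda(w)e$, fixes $v$, but it sends $\bar u$ to the class of $u+\lambda(u)e$. The difference $\gamma[v;y]-[v;y]=[v;1\otimes\lambda(u)\bar e]$ is nonzero if $\lambda(u)\neq0$. A second difference would vanish, since $T$ has degree $1$; with coefficients of degree $d$ one needs $d+1$ factors vanishing on $A$. But the same factors also move the coefficient attached to $A_0$, so the surviving term is no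 longer a clean product.

*The ideals interact.* Each $P_W/I_\mu^r\cong P_{\ker\mu}\otimes(P_k/\mathrm{Aug}^r)$ is easy to understand, and $P_W/\bigcap_\mu I_\mu^r$ embeds into their sum. But $X$ contains only a product, which is smaller than the intersection: $(I_\mu\cap I_{\mu'})/I_\mu I_{\mu'}=\mathrm{Tor}_1^{P_W}(P_W/I_\mu,P_W/I_{\mu'})$. So we must control Tor groups as functors of $V$. The smallest case is $W=k$, $\mu=\mu'$: the quotient is $\mathrm{Aug}/\mathrm{Aug}^2\cong T(V)=H_1(V;k)$, a functor of finite degree.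

The three cures are as follows. Run the induction over a class of functors closed under tensoring with polynomial functors (Section 5). Use $2d+1$ factors for each $A\ne A_0$ and a pigeonhole argument, so that $A$ is killed while the effect on the coefficient of $A_0$ lands in a part that also dies (Section 6). Compute the Tor groups as group homology, which is polynomial in $V$ (Section 7).

## 4. Polynomial functors

Let $\mathrm{Pol}$ be the class of functors in $\mathcal F^f$ of some finite degree. By Lemma 1.2 each object of $\mathrm{Pol}$ is finite.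

**Lemma 4.1.** $\mathrm{Pol}$ is closed under subquotients, finite sums and $\otimes$.

*Proof.* Only $\otimes$ needs an argument. If $F,F'$ have degrees $\le d,d'$, then $(F\otimes F')(f)=F(f)\otimes F'(f)$ is obtained from the ring homomorphism $\Delta[f]=[f]\otimes[f]$. Since $\Delta([f]-1)=([f]-1)\otimes[f]+1\otimes([f]-1)$, we get $\Delta(J^{d+d'+1})\subseteq\sum_{i+j=d+d'+1}J^i\otimes J^j$, and in each term $i\ge d+1$ or $j\ge d'+1$. So $F\otimes F'$ has degree $\le d+d'$. $\square$

The next lemma reduces all coefficients to tensor powers of the exact additive functor $T$; by Lemma 4.1, $T^{\otimes i}$ has degree $\le i$.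

**Lemma 4.2.** Each $F\in\mathrm{Pol}$ of degree $\le d$ has a finite filtration with factors subquotients of functors $T^{\otimes i}$, $0\le i\le d$, and $\dim F(k^m)=O(m^d)$.

*Proof.* Let $Z=k^d$. The map $P_Z\otimes F(Z)\to F$, $[f]\otimes y\mapsto F(f)y$, is onto by Lemma 1.2. It kills $J^{d+1}\otimes F(Z)$, where $J(V)\subset k[\mathrm{Hom}(Z,V)]$ is the augmentation ideal, because $F$ has degree $\le d$. Filter $F$ by the images of $J^i\otimes F(Z)$, $0\le i\le d+1$. The $i$-th factor is a quotient of $(J^i/J^{i+1})\otimes F(Z)$. Multiplication makes $J^i/J^{i+1}$ a natural quotient of $(J/J^2)^{\otimes i}$, and by (2) $J/J^2\cong k\otimes_{\mathbf F_p}\mathrm{Hom}(Z,V)\cong T(V)^{\oplus d}$. So the factor is a quotient of a finite sum of copies of $T^{\otimes i}$; the images of the partial sums refine the filtration as required. Finally $\dim T(k^m)=sm$. $\square$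

**Lemma 4.3.** Every simple $S\in\mathcal F$ is in $\mathrm{Pol}$. Consequently a finite functor has a finite filtration with simple factors in $\mathrm{Pol}$, tensor products of finite functors are finite, and $I_W\otimes F$ is locally finite for every finite $F$.

*Proof.* Let $S(W)\ne0$. A nonzero element of $S(W)$ gives a nonzero, hence surjective, map $P_W\to S$, so $S\in\mathcal F^f$. By Yoneda $\mathrm{Hom}(S,I_W)\cong S(W)^*\ne0$, so $S\subseteq I_W$. It remains to exhaust $I_W$ by subfunctors of finite degree. Let $(I_W)_d(V)$ be the space of functions $\xi$ on $\mathrm{Hom}(V,W)$ killed by the $(d+1)$-st power of the augmentation ideal of $k[\mathrm{Hom}(V,W)]$, acting by translations $([\beta]\xi)(\alpha)=\xi(\alpha+\beta)$.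

This is a subfunctor: for $f:V\to V'$ the map $I_W(f)$ sends $\xi$ to $f_*\xi:\alpha\mapsto\xi(\alpha f)$, and $([\beta]-1)f_*\xi=f_*\big(([\beta f]-1)\xi\big)$, because $\alpha\mapsto\alpha f$ is additive. It has degree $\le d$: for $\xi\in(I_W)_d(V)$, $f_0,\dots,f_{d+1}:V\to V'$ and $\alpha:V'\to W$, the left side of (1) applied to $\xi$ and evaluated at $\alpha$ is $\sum_S(-1)^{d+1-|S|}\xi(\alpha f_0+\sum_{i\in S}\alpha f_i)$. This is the value at $\alpha f_0$ of $\prod_i([\alpha f_i]-1)\xi=0$. Finally $I_W=\bigcup_d(I_W)_d$: for each $V$ the augmentation ideal of the group ring over $k$ of the finite elementary abelian $p$-group $\mathrm{Hom}(V,W)$ is nilpotent, since it is generated by finitely many elements $[g]-1$ with $([g]-1)^p=0$.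

As $S$ is generated by one element, $S\subseteq(I_W)_d$ for some $d$, so $S\in\mathrm{Pol}$. The statement on filtrations follows. If $F,F'$ are finite, $F\otimes F'$ is filtered by functors $S\otimes S'$ in $\mathrm{Pol}$, which are finite. And for $F$ finite, $I_W\otimes F$ is the union of the finite functors $(I_W)_d\otimes F$. $\square$

**Lemma 4.4.** For a space $N$ and $\ell\ge0$, the group homology $V\mapsto H_\ell(V\otimes N;k)$ is in $\mathrm{Pol}$, of degree $\le\ell$.

*Proof.* Values are finite-dimensional, since the bar complex of a finite group is finite-dimensional in each degree. Let $f_0,f_1,\dots,f_{\ell+1}:V\to V'$. Let $Z=V_0'\oplus\cdots\oplus V_{\ell+1}'$ be a sum of copies of $V'$, $a=(f_0,\dots,f_{\ell+1}):V\to Z$, $b:Z\to V'$ the sum map, and $\varepsilon_S:Z\to Z$ the projection onto the summands indexed by $0$ and by $S\subseteq\{1,\dots,\ell+1\}$. Then $f_0+\sum_{i\in S}f_i=b\,\varepsilon_S\,a$. By Künneth,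
$$H_\ell(Z\otimes N)=\bigoplus_{\ell_0+\dots+\ell_{\ell+1}=\ell}\ \bigotimes_iH_{\ell_i}(V_i'\otimes N).$$
The zero map induces $0$ on homology in positive degree and the identity on $H_0=k$. So on the summand $(\ell_i)$ with $R=\{i\ge1:\ell_i>0\}$ the map $(\varepsilon_S)_*$ is the identity if $S\supseteq R$ and $0$ otherwise. Hence $\sum_S(-1)^{\ell+1-|S|}(\varepsilon_S)_*$ acts on this summand by $\sum_{S\supseteq R}(-1)^{\ell+1-|S|}$, which is $0$ unless $R=\{1,\dots,\ell+1\}$. That would force $\sum\ell_i\ge\ell+1$, which is impossible. So the sum is $0$, and composing with $a_*$ and $b_*$ gives (1) with $d=\ell$. $\square$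

For example $H_0(V;k)=k$ and $H_1(V;k)=T(V)$.

## 5. The classes $\mathcal C_n$ and the layers $\omega_n(G)$

**Definition 5.1.** $\mathcal C_{-1}=\{0\}$. For $n\ge0$, $\mathcal C_n$ is the class of objects with a finite filtration whose factors are subquotients of functors $P_U\otimes F$ with $\dim U\le n$ and $F\in\mathrm{Pol}$.

Then $\mathcal C_{n-1}\subseteq\mathcal C_n\subset\mathcal F^f$, and $\mathcal C_n$ is closed under subobjects, quotients, extensions, and $\otimes$ with objects of $\mathrm{Pol}$. For instance $\mathcal C_0$ is the class of finite functors, since $P_0=k$ and by Lemmas 1.2 and 4.3.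

The aim of this section is to cut objects of $\mathcal C_n$ into pieces that play the role of the $\bar P^\chi$. Fix $W$ of dimension $n$ and let $H=GL(W)$. Let $\mathcal P_n$ be the abelian category of functors from spaces to finite-dimensional $k[H]$-modules whose underlying functor is in $\mathrm{Pol}$. By Lemma 1.2 its objects have finite length.

**Definition 5.2.** For $G\in\mathcal P_n$ let
$$\omega_n(G)(V)=\Big(\bigoplus_{g\in\mathrm{Inj}(W,V)}G(V/gW)\Big)_H,$$
that is, the space spanned by symbols $[g;y]$, $y\in G(V/gW)$, linear in $y$, with the relations $[gh;y]=[g;hy]$ for $h\in H$. For $f:V\to V'$ put $f[g;y]=[fg;G(\bar f)y]$ if $fg$ is injective, where $\bar f:V/gW\to V'/fgW$ is induced by $f$, and $f[g;y]=0$ otherwise.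

The relations are respected because $G(\bar f)$ commutes with $H$, and functoriality holds because $f'fg$ injective implies $fg$ injective. The group $H$ acts freely on $\mathrm{Inj}(W,V)$, with orbits the $n$-dimensional $A\subseteq V$. So, choosing isomorphisms $g_A:W\to A$,
$$\omega_n(G)(V)=\bigoplus_{A}G(V/A),\qquad y\in G(V/A)\ \leftrightarrow\ [g_A;y].$$
In particular $\omega_n$ is exact. For $n=0$, $\omega_0(G)=G$. For $n=1$ and $G=k$ with $k^\times$ acting through $\chi$, the relations are $[\lambda v;1]=\chi(\lambda)[v;1]$, and $[v;1]\mapsto e_\chi[v]$ identifies $\omega_1(G)$ with $\bar P^\chi$.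

There is a natural epimorphism
$$\epsilon_G:P_W\otimes G\to\omega_n(G),\qquad[g]\otimes y\mapsto[g;\bar y]\ \text{ if }g\text{ is injective, and }0\text{ otherwise},\tag{3}$$
where $\bar y$ is the image of $y$ in $G(V/gW)$. It is onto because $V\to V/gW$ splits. Hence $\omega_n(G)\in\mathcal C_n$.

**Lemma 5.3.** Every object of $\mathcal C_n$ has a finite filtration with factors subquotients of $\omega_j(G)$, $j\le n$, $G$ simple in $\mathcal P_j$.

*Proof.* A filtration of an object induces one on each subquotient. So by Lemma 4.2 it suffices to treat $P_{W'}\otimes T^{\otimes i}$ with $\dim W'\le n$.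

**Step 1: filter by rank.** The span of the $[g]$ with $\mathrm{rank}\,g\le j$ is a subfunctor of $P_{W'}$. A map of rank $j$ is the same as a quotient $U$ of $W'$ of dimension $j$ and an injective map from $U$. So the $j$-th factor is $\bigoplus_U\bar P_U$ over these quotients, where $\bar P_U(V)=k[\mathrm{Inj}(U,V)]$ and noninjective composites are $0$.

**Step 2: filter the coefficients by position.** Let $(\bar P_U\otimes T^{\otimes i})(V)=\bigoplus_gT(V)^{\otimes i}$, and filter the $g$-summand by the number of tensor positions lying in the subspace $T(gU)\subseteq T(V)$: the $a$-th step is spanned by the tensors with at least $a$ positions in $T(gU)$. These are subfunctors, since $f$ maps $T(gU)$ to $T(fgU)$. For a vector space $Q$ with a subspace $Y$, the analogous filtration of $Q^{\otimes i}$ has $a$-th factor canonically $\bigoplus_{|B|=a}Y^{\otimes B}\otimes(Q/Y)^{\otimes B^c}$, over the $a$-element sets $B$ of positions, as one sees from a splitting $Q=Y\oplus Q'$. Identify $T(gU)$ with $T(U)$ via $g$; then $f:T(gU)\to T(fgU)$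 becomes the identity. Since $T$ is exact, $T(V)/T(gU)=T(V/gU)$. So the factors are finite direct sums of functors
$$E(V)=\bigoplus_{g\in\mathrm{Inj}(U,V)}M\otimes T(V/gU)^{\otimes b},\qquad M=T(U)^{\otimes a},\quad a+b=i,$$
where $f$ sends the $g$-summand to the $fg$-summand by $\mathrm{id}_M\otimes T(\bar f)^{\otimes b}$ if $fg$ is injective, and to $0$ otherwise.

**Step 3: recognize $E$.** Let $G=k[GL(U)]\otimes M\otimes T^{\otimes b}\in\mathcal P_j$, with $GL(U)$ acting by left multiplication on $k[GL(U)]$ and trivially on the other factors. The map $E(V)\to\omega_j(G)(V)$ sending $m\otimes y$ in the $g$-summand to $[g;1\otimes m\otimes y]$ is natural in $V$. It is onto because $[g;h\otimes m\otimes y]=[g;h(1\otimes m\otimes y)]=[gh;1\otimes m\otimes y]$. Both sides have dimension $|\mathrm{Inj}(U,V)|\cdot\dim M\cdot\dim T(V/A)^{\otimes b}$ with $\dim A=j$, since $|\mathrm{Inj}(U,V)|=|GL(U)|\cdot\#\{A\}$. So $E\cong\omega_j(G)$.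

**Step 4: make $G$ simple.** Objects of $\mathcal P_j$ have finite length and $\omega_j$ is exact, so a composition series of $G$ gives a filtration of $\omega_j(G)$ with factors $\omega_j$ of simple objects. $\square$

## 6. What a nonzero subfunctor of $\omega_n(G)$ contains

Let $\mathfrak J=\prod_{\mu\in W^*\setminus0}I_\mu\subseteq P_W$ (and $\mathfrak J=P_W$ if $W=0$), $\mathfrak J^0=P_W$. Then $\mathfrak J^r(V)$ is spanned by the elements $[g]\prod_{\mu\ne0}\prod_{j=1}^r([v_{\mu,j}\otimes\mu]-1)$. For $W=k$, $\mathfrak J=\mathrm{Aug}^{q-1}$. The next lemma generalizes Proposition 1.3.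

**Lemma 6.1.** Let $G\in\mathcal P_n$ and $0\ne x\in\omega_n(G)(V)$. There are a nonzero subobject $L\subseteq G$ in $\mathcal P_n$ and $r\ge1$ such that $\langle x\rangle\supseteq\epsilon_G(\mathfrak J^r\otimes L)$.

*Proof.* If $n=0$, then $\epsilon_G$ is the identity of $G$ and we take $L=\langle x\rangle$. Let $n\ge1$ and let $G$ have degree $\le d$. Write
$$x=\sum_{A\in\mathcal S}x_A,\qquad x_A=[g_A;y_A],\quad0\ne y_A\in G(V/A),$$
with $\mathcal S$ finite and nonempty. For a space $E$ and $\varphi\in\mathrm{Hom}(V,E)$ let $\gamma(\varphi):V\to V\oplus E$, $v\mapsto(v,\varphi(v))$. For $\tau=\sum t_\varphi[\varphi]\in k[\mathrm{Hom}(V,E)]$ put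
$$\tau\cdot x=\sum t_\varphi\,\gamma(\varphi)x\in\langle x\rangle(V\oplus E),$$
and similarly define $\tau\cdot x_A\in\omega_n(G)(V\oplus E)$. These are linear in $\tau$.

**Step 1: how many factors kill $x_A$.** Let $K_A$ be the ideal of $k[\mathrm{Hom}(V,E)]$ generated by all $[\sigma]-1$ with $\sigma|_A=0$. We claim $K_A^{d+1}\cdot x_A=0$. The space $K_A^{d+1}$ is spanned by the elements $[\varphi]\prod_{i=1}^{d+1}([\sigma_i]-1)$ with $\sigma_i|_A=0$. For $S\subseteq\{1,\dots,d+1\}$ we have $\gamma(\varphi+\sum_{i\in S}\sigma_i)g_A=\gamma(\varphi)g_A$. The map $V/A\to(V\oplus E)/\gamma(\varphi)A$ induced by $\gamma(\varphi+\sum_S\sigma_i)$ is $\overline{\gamma(\varphi)}+\sum_{i\in S}\iota\bar\sigma_i$, where $\bar\sigma_i:V/A\to E$ is induced by $\sigma_i$ and $\iota:E\to(V\oplus E)/\gamma(\varphi)A$ is the natural map. So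
$$[\varphi]\prod_i([\sigma_i]-1)\cdot x_A=\Big[\gamma(\varphi)g_A;\ \sum_S(-1)^{d+1-|S|}\,G\Big(\overline{\gamma(\varphi)}+\sum_{i\in S}\iota\bar\sigma_i\Big)y_A\Big]=0$$
by (1).

**Step 2: kill all $x_A$ but one and keep a clean product there.** Fix $A_0\in\mathcal S$ and a complement $V=A_0\oplus U$. Let $A\in\mathcal S\setminus\{A_0\}$. As $\dim A=\dim A_0$, $A_0\not\subseteq A$, so there is $\lambda_A\in V^*$ with $\lambda_A|_A=0$ and $\lambda_A|_{A_0}\ne0$. Write $\lambda_A=\mu_A+\nu_A$ with $\mu_A|_U=0$ and $\nu_A|_{A_0}=0$; then $\mu_A|_{A_0}\neq0$. The part $\nu_A$ is the unwanted one: it moves the coefficient of $x_{A_0}$. Take basis vectors $e_{A,j}\in E$, $1\le j\le2d+1$, different ones for different $A$, and put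
$$c_j=[e_{A,j}\otimes\lambda_A]-1\in K_A,\qquad b_j=[e_{A,j}\otimes\mu_A]-1,$$
$$a_j=c_j-b_j=[e_{A,j}\otimes\mu_A]\big([e_{A,j}\otimes\nu_A]-1\big)\in K_{A_0}.$$
Then
$$\prod_{j=1}^{2d+1}b_j=\prod_j(c_j-a_j)=\sum_{S\subseteq\{1,\dots,2d+1\}}(-1)^{2d+1-|S|}\prod_{j\in S}c_j\prod_{j\notin S}a_j.$$
Each term has at least $d+1$ factors $c_j$ or at least $d+1$ factors $a_j$. Let $\tau_A$ be the sum of the terms with $|S|\ge d+1$. Then
$$\tau_A\in K_A^{d+1}\qquad\text{and}\qquad\tau_A\equiv\prod_jb_j\pmod{K_{A_0}^{d+1}}.$$

Let $\tau$ be the product of all $\tau_A$, $A\in\mathcal S\setminus\{A_0\}$, times further factors $[e\otimes\mu]-1$, with new basis vectors $e$ of $E$ and $0\ne\mu\in A_0^*$ (extended by $0$ on $U$), chosen so that in total every $\mu\in A_0^*\setminus0$ occurs exactly $r$ times, for some $r\ge1$; here each $A$ counts as $2d+1$ occurrences of $\mu_A|_{A_0}$. Let $E$ be spanned by the basis vectors used, now renamed $e_{\mu,j}$. Then $\tau\in K_A^{d+1}$ for all $A\ne A_0$, so $\tau\cdot x_A=0$ by Step 1. Also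
$$\tau\equiv\beta:=\prod_{\mu\in A_0^*\setminus0}\ \prod_{j=1}^r\big([e_{\mu,j}\otimes\mu]-1\big)\pmod{K_{A_0}^{d+1}},$$
so $\tau\cdot x_{A_0}=\beta\cdot x_{A_0}$, again by Step 1. Hence $\beta\cdot x_{A_0}=\tau\cdot x\in\langle x\rangle$.

**Step 3: spread the element out.** Write $g_0=g_{A_0}$ and identify $W=A_0$ via $g_0$, so that $\mu$ runs over $W^*\setminus0$. Regard $y_0=y_{A_0}$ as an element of $G(U)$ via $U\cong V/A_0$. All maps $\varphi$ occurring in $\beta$ are sums of maps $e_{\mu,j}\otimes\mu$ and vanish on $U$, so $\gamma(\varphi)|_U$ is the inclusion $U\hookrightarrow V\oplus E$. Therefore $G(\overline{\gamma(\varphi)})y_{A_0}$ is the image in $G((V\oplus E)/\gamma(\varphi)A_0)$ of $G(U\hookrightarrow V\oplus E)y_0$. Moreover, as a map $W\to V\oplus E$, $\gamma(\varphi)g_0$ is $g_0$ plus the corresponding sum of maps $e_{\mu,j}\otimes\mu$. Hence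
$$\beta\cdot x_{A_0}=\epsilon_G\Big([g_0]\prod_{\mu,j}([e_{\mu,j}\otimes\mu]-1)\otimes G(U\hookrightarrow V\oplus E)y_0\Big).$$
A linear map $A_0\oplus U\oplus E\to V'$ is an arbitrary triple consisting of $g\in\mathrm{Hom}(W,V')$, $u\in\mathrm{Hom}(U,V')$ and vectors $v_{\mu,j}\in V'$, the images of the $e_{\mu,j}$. As $\epsilon_G$ is natural, $\langle x\rangle(V')$ contains
$$\epsilon_G\Big([g]\prod_{\mu,j}([v_{\mu,j}\otimes\mu]-1)\otimes G(u)y_0\Big)\qquad\text{for all }g,u,v_{\mu,j}.\tag{4}$$

**Step 4: bring in $H$.** For $h\in H$ we have $gh+\sum v\otimes\mu=(g+\sum v\otimes\mu h^{-1})h$, hence $[gh+\sum v\otimes\mu;\bar y]=[g+\sum v\otimes\mu h^{-1};h\bar y]$ when these maps are injective, and they are injective simultaneously. So with $gh$ in place of $g$, the element (4) equals $\epsilon_G\big([g]\prod([v_{\mu,j}\otimes\mu h^{-1}]-1)\otimes hG(u)y_0\big)$. As the $v_{\mu,j}$ are arbitrary and $\mu\mapsto\mu h^{-1}$ permutes $W^*\setminus0$, $\langle x\rangle(V')$ contains $\epsilon_G\big([g]\prod([v_{\mu,j}\otimes\mu]-1)\otimes hG(u)y_0\big)$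 for all $g,v_{\mu,j},u,h$. Let $L(V')=\mathrm{span}\{hG(u)y_0\}$ be the subobject of $G$ generated by $y_0\ne0$. The elements just found span $\epsilon_G(\mathfrak J^r\otimes L)$. $\square$

## 7. $P_W$ modulo a product of ideals $I_\mu$, via group homology

For an abelian group $\Gamma$ let $\mathrm{Bar}(\Gamma)\to k$ be the homogeneous bar resolution, $\mathrm{Bar}_\ell(\Gamma)=k[\Gamma^{\ell+1}]$; it is free over $k[\Gamma]$ and functorial in $\Gamma$. We shall change resolutions, and must be sure that the result is natural in $V$ even though the comparison maps are not.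

**Lemma 7.1.** Let $V\mapsto\Gamma(V)$ be a functor to abelian groups, $M(V)$ a functorial $k[\Gamma(V)]$-module, and $Q(V),Q'(V)$ two functorial resolutions of $k$ by free $k[\Gamma(V)]$-modules. Then $H_*(Q\otimes_{k[\Gamma]}M)\cong H_*(Q'\otimes_{k[\Gamma]}M)$ naturally in $V$.

*Proof.* For each $V$ choose a $k[\Gamma(V)]$-linear chain map $c_V:Q(V)\to Q'(V)$ over $\mathrm{id}_k$; it is a homotopy equivalence, so it induces an isomorphism of the homologies at $V$. For $f:V\to V'$ both $c_{V'}Q(f)$ and $Q'(f)c_V$ are $k[\Gamma(V)]$-linear chain maps $Q(V)\to Q'(V')$ over $\mathrm{id}_k$. As $Q(V)$ is free and $Q'(V')$ resolves $k$, there is a $k[\Gamma(V)]$-linear homotopy between them. Tensored with $M(f)$, it shows that they induce the same map $H_*(Q(V)\otimes_{k[\Gamma(V)]}M(V))\to H_*(Q'(V')\otimes_{k[\Gamma(V')]}M(V'))$. $\square$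

**Lemma 7.2.** Let $n=\dim W\ge1$ and $0\ne\mu_1,\dots,\mu_N\in W^*$. Then $P_W/I_{\mu_1}\cdots I_{\mu_N}\in\mathcal C_{n-1}$. In particular $P_W/\mathfrak J^r\in\mathcal C_{n-1}$.

*Proof.* Write $P=P_W$, a functor to commutative rings: $P(V)=k[V\otimes W^*]$.

**Step 1: reduce to tensor products of ideals.** For $0\le i<N$ let $\mathfrak J_i=I_{\mu_1}\cdots I_{\mu_i}$ (with $\mathfrak J_0=P$) and $\mu=\mu_{i+1}$. The factors of the filtration of $P/\mathfrak J_N$ are $\mathfrak J_i/\mathfrak J_{i+1}=\mathfrak J_i\otimes_PP/I_\mu$. As $I_{\mu_1}\otimes_P\cdots\otimes_PI_{\mu_i}\to\mathfrak J_i$ is onto, this is a quotient of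
$$N_i:=I_{\mu_1}\otimes_P\cdots\otimes_PI_{\mu_i}\otimes_PP/I_\mu,$$
and it suffices to show $N_i\in\mathcal C_{n-1}$.

**Step 2: functorial resolutions.** Let $B=\mathrm{Bar}(V)$, so $B_0=k[V]$. Then $B_\ell^+:=B_{\ell+1}$, $\ell\ge0$, is a free resolution of $\mathrm{Aug}(V)=\ker(B_0\to k)$. Let $k[V]\to P(V)$ be the map $[v]\mapsto[v\otimes\mu_j]$. It comes from an injective group homomorphism, so $P(V)$ is free over $k[V]$. Put
$$R'_{\mu_j}=P\otimes_{k[V]}B,\qquad R_{\mu_j}=P\otimes_{k[V]}B^+.$$
By freeness these are, for each $V$, resolutions of $P\otimes_{k[V]}k=P/I_{\mu_j}$ and of $P\otimes_{k[V]}\mathrm{Aug}(V)=I_{\mu_j}$ by free $P(V)$-modules, and they are functorial in $V$. The degree $0$ part of $R'_{\mu_j}$ is $P$, and the rest is $R_{\mu_j}$ with degrees raised by one, so there is an exact sequence, degreewise split over $P(V)$,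
$$0\to P\to R'_{\mu_j}\to R_{\mu_j}[1]\to0.\tag{5}$$

**Step 3: remove the $R$'s.** *Claim.* For $X_j\in\{P,R'_{\mu_j},R_{\mu_j}\}$ and $\mathcal X=X_1\otimes_P\cdots\otimes_PX_i\otimes_PP/I_\mu$, all $H_\ell(\mathcal X)$ are in $\mathcal C_{n-1}$. If $X_j=R_{\mu_j}$ for all $j$, then $H_0(\mathcal X)=N_i$ by right exactness of the tensor product, so the claim suffices. We induct on the number of $j$ with $X_j=R_{\mu_j}$. If $X_j=R_{\mu_j}$ for some $j$, tensor (5) with the other factors. It stays exact by the splitting, and the long exact sequence, natural in $V$, contains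
$$H_{\ell+1}(\mathcal X\text{ with }X_j=R'_{\mu_j})\to H_\ell(\mathcal X)\to H_\ell(\mathcal X\text{ with }X_j=P).$$
By induction the outer terms are in $\mathcal C_{n-1}$, hence so is the middle one: it is an extension of a subobject of the right term by a quotient of the left term.

**Step 4: no $R$ occurs.** Drop the factors $X_j=P$ and renumber, so that $\mathcal X=R'_{\mu_1}\otimes_P\cdots\otimes_PR'_{\mu_a}\otimes_PP/I_\mu$. Since $P/I_\mu=k[V\otimes(W^*/k\mu)]$ and $R'_{\mu_j}\otimes_PM=B\otimes_{k[V]}M$ for a $P$-module $M$,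
$$\mathcal X(V)\cong B(V)^{\otimes a}\otimes_{k[V\otimes k^a]}k[V\otimes(W^*/k\mu)],$$
where $V\otimes k^a$ acts by translations through $V\otimes\theta$, $\theta:k^a\to W^*/k\mu$, $e_j\mapsto\bar\mu_j$ (here $e_1,\dots,e_a$ is the standard basis). Choose $k^a=N\oplus N'$ with $N=\ker\theta$ (here $N$ denotes a space), and $W^*/k\mu=\theta(N')\oplus C$. These choices do not involve $V$, so naturally in $V$ the coefficient module is $k\otimes k[V\otimes N']\otimes k[V\otimes C]$, with $V\otimes N$ acting trivially and $V\otimes N'$ acting by translation on the middle factor only.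

Both $B(V)^{\otimes a}$ and $\mathrm{Bar}(V\otimes N)\otimes\mathrm{Bar}(V\otimes N')$ are functorial free resolutions of $k$ over $k[V\otimes k^a]$. By Lemma 7.1, $H_\ell(\mathcal X)(V)$ is, naturally in $V$, the $\ell$-th homology of
$$\big(\mathrm{Bar}(V\otimes N)\otimes_{k[V\otimes N]}k\big)\otimes\big(\mathrm{Bar}(V\otimes N')\otimes_{k[V\otimes N']}k[V\otimes N']\big)\otimes k[V\otimes C].$$
The middle factor is $\mathrm{Bar}(V\otimes N')$, naturally quasi-isomorphic to $k$. Over a field, the tensor product of complexes commutes naturally with homology, so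
$$H_\ell(\mathcal X)(V)\cong H_\ell(V\otimes N;k)\otimes k[V\otimes C]$$
naturally in $V$. Here $k[V\otimes C]=P_{C^*}(V)$ with $\dim C\le\dim W^*/k\mu=n-1$, and $V\mapsto H_\ell(V\otimes N;k)$ is in $\mathrm{Pol}$ by Lemma 4.4. So $H_\ell(\mathcal X)\in\mathcal C_{n-1}$. For $r\ge1$, $\mathfrak J^r$ is such a product; for $r=0$ the quotient $P_W/\mathfrak J^r$ is $0$. $\square$

## 8. The dimension of $I_W\otimes F$

**Proposition 8.1.** (a) If $G\in\mathcal P_n$ is simple and $0\neq X\subseteq\omega_n(G)$, then $\omega_n(G)/X\in\mathcal C_{n-1}$. (b) $\mathcal C_n\subseteq\mathcal K_n$.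

*Proof.* (a) Apply Lemma 6.1 to a nonzero element of $X$. As $G$ is simple, $L=G$, so $X\supseteq\epsilon_G(\mathfrak J^r\otimes G)$ for some $r\ge1$. Since $\epsilon_G$ is onto, $\omega_n(G)/X$ is a quotient of $(P_W/\mathfrak J^r)\otimes G$. This is in $\mathcal C_{n-1}$ by Lemma 7.2 if $n\ge1$, and it is $0$ if $n=0$.

(b) Induct on $n$; $n=-1$ is clear. Let $G\in\mathcal P_n$ be simple and $(X_i)$ a descending chain in $\omega_n(G)$. If $X_{i+1}\ne0$, then $X_i/X_{i+1}\subseteq\omega_n(G)/X_{i+1}\in\mathcal C_{n-1}\subseteq\mathcal K_{n-1}$ by (a). At most one $i$ has $X_{i+1}=0\ne X_i$, and the other factors with $X_{i+1}=0$ vanish. So $\omega_n(G)\in\mathcal K_n$. For $j<n$ and $G\in\mathcal P_j$ we have $\omega_j(G)\in\mathcal C_{n-1}\subseteq\mathcal K_{n-1}\subseteq\mathcal K_n$. By Lemma 5.3 and Lemma 2.3, $\mathcal C_n\subseteq\mathcal K_n$. $\square$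

This gives the upper bound. The lower bound uses the chain $(\mathrm{Aug}^i)$ of Section 2, one variable at a time.

**Proposition 8.2.** If $\dim W=n$ and $0\ne G\in\mathcal F^f$, then $P_W\otimes G\notin\mathcal K_{n-1}$.

*Proof.* Induct on $n$. For $n=0$, $P_0\otimes G=G\ne0$. Let $n\ge1$ and $W=W_1\oplus k$, so $P_W=P_{W_1}\otimes P_k$. The descending chain $P_{W_1}\otimes\mathrm{Aug}^i\otimes G$, $i\ge0$, has factors $P_{W_1}\otimes G_i$ with $G_i=(\mathrm{Aug}^i/\mathrm{Aug}^{i+1})\otimes G$. If $G(V_0)\ne0$, then $G(V)\ne0$ for all $V\supseteq V_0$, since $V_0$ is a direct summand of $V$. By Section 2, $(\mathrm{Aug}^i/\mathrm{Aug}^{i+1})(V)\ne0$ as soon as $i\le(p-1)\dim_{\mathbf F_p}V$. Taking $V$ large, we see that $G_i\ne0$ for every $i$. By induction no factor lies in $\mathcal K_{n-2}$, hence $P_W\otimes G\notin\mathcal K_{n-1}$. $\square$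

*Proof of Theorem A.* Let $F\ne0$ be finite and $n=\dim W$. By Lemma 4.3, $F\in\mathcal F^f$, so $DF$ is defined, finite and nonzero, and $P_{W^*}\otimes DF$ has a finite filtration with factors $P_{W^*}\otimes S$, $S\in\mathrm{Pol}$. Hence $P_{W^*}\otimes DF\in\mathcal C_n\subseteq\mathcal K_n$ by Proposition 8.1. It is not in $\mathcal K_{n-1}$ by Proposition 8.2. So $\operatorname{kdim}(P_{W^*}\otimes DF)=n$. By Lemma 2.4 this object is $D(I_W\otimes F)$, and $I_W\otimes F$ is locally finite with finite-dimensional values by Lemma 4.3. Lemma 2.5 gives $\dim(I_W\otimes F)=n$. With $F=k$ we get $\dim I_W=\dim_kW$. $\blacksquare$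

The proof did not use that $I_W$ is Artinian; this comes out again in the next section.

## 9. Krull dimension as a growth rate, and the simple objects of $\mathcal C_n/\mathcal C_{n-1}$

The lemmas above give more than the dimension of $I_W$. Let $\mathcal C=\bigcup_n\mathcal C_n$.

**Theorem B.**

1. Every $M\in\mathcal C$ is Noetherian, and $\mathcal C$ is exactly the class of finitely generated functors (quotients of finite sums of $P_W$'s). So $\mathcal F(q)$ is locally Noetherian and, dually, each $I_W$ is Artinian.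
2. For $0\ne M\in\mathcal C$ and $n\ge0$ the following are equivalent: $\operatorname{kdim}M=n$; $n$ is minimal with $M\in\mathcal C_n$; $c\,q^{nm}\le\dim M(k^m)\le C\,m^aq^{nm}$ for some $c,C>0$, $a\ge0$ and all large $m$. Dually, every nonzero subquotient $A$ of a finite sum of $I_W$'s has $\dim A=\lim_{m\to\infty}\frac1m\log_q\dim_kA(k^m)$.
3. For $G\in\mathcal P_n$ simple, every nonzero subobject of $\omega_n(G)$ has Krull dimension $n$ and every proper quotient lies in $\mathcal C_{n-1}$. Every object of $\mathcal C_n/\mathcal C_{n-1}$ has finite length, and $G\mapsto\omega_n(G)$ is a bijection from isomorphism classes of simple objects of $\mathcal P_n$ to those of $\mathcal C_n/\mathcal C_{n-1}$.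

For instance $\dim P_W(k^m)=q^{nm}$ with $n=\dim W$, which matches $\operatorname{kdim}P_W=n$.

### 9.1. The Noetherian property

We show by induction on $n$ that objects of $\mathcal C_n$ are Noetherian. For $G\in\mathcal P_n$ simple, the quotients of $\omega_n(G)$ by nonzero subobjects lie in $\mathcal C_{n-1}$ by Proposition 8.1(a), so they are Noetherian. An ascending chain in $\omega_n(G)$ is $0$ or eventually contains a nonzero member, and from there on it lives in a Noetherian quotient; so $\omega_n(G)$ is Noetherian. By Lemma 5.3 every object of $\mathcal C_n$ is Noetherian, since this property passes to subquotients and extensions. A Noetherian object is finitely generated, because a strictly increasing chain of finitely generated subobjects must stop. Conversely, finite sums of $P_W$'s and their quotients are in $\mathcal C$. The $P_W$ generate $\mathcal F(q)$ and are Noetherian, so $\mathcal F(q)$ is locally Noetherian; and $I_W=DP_{W^*}$ is Artinian. This proves part 1.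

### 9.2. Growth

**Step 1: the upper bound.** If $M\in\mathcal C_n$, then $\dim M(k^m)=O(m^aq^{nm})$ for some $a$, by Lemma 4.2 and $\dim P_U(k^m)=q^{m\dim U}$.

**Step 2: nonzero subobjects of $\omega_n(G)$ are large.** Let $G\in\mathcal P_n$ be simple and $0\ne X\subseteq\omega_n(G)$. For large $m$,
$$\dim\omega_n(G)(k^m)=|\mathrm{Gr}_n(k^m)|\cdot\dim G(k^{m-n})\ge q^{n(m-n)},$$
because $|\mathrm{Gr}_n(k^m)|=\prod_{i<n}\frac{q^{m-i}-1}{q^{n-i}-1}$, each factor is at least $q^{m-n}$, and $G(k^{m-n})\ne0$. On the other hand $\dim(\omega_n(G)/X)(k^m)=O(m^aq^{(n-1)m})$ by Proposition 8.1(a) and Step 1 (and it is $0$ if $n=0$). So $\dim X(k^m)\ge\frac12q^{n(m-n)}$ for large $m$. In particular $X\notin\mathcal C_{n-1}$.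

**Step 3: the lower bound.** Let $M\in\mathcal C_n\setminus\mathcal C_{n-1}$, and filter it as in Lemma 5.3. Factors coming from $\omega_j(G)$ with $j<n$ are in $\mathcal C_{n-1}$, and so are subquotients $X'/X''$ of $\omega_n(G)$, $G$ simple, with $X''\ne0$. As $M\notin\mathcal C_{n-1}$, some factor is isomorphic to an $X$ with $0\ne X\subseteq\omega_n(G)$ and $G\in\mathcal P_n$ simple. Hence $\dim M(k^m)\ge\dim X(k^m)\ge\frac12q^{n(m-n)}$ for large $m$.

So the minimal $n$ with $M\in\mathcal C_n$ satisfies the growth condition. The growth condition determines $n$, so these two conditions are equivalent.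

### 9.3. Krull dimension

By Proposition 8.1(b), what remains for the first part of 2 is

$(S_n)$: $\ \mathcal C_n\cap\mathcal K_{n-1}\subseteq\mathcal C_{n-1}$.

Indeed, if $n$ is minimal with $M\in\mathcal C_n$, then $M\in\mathcal K_n$, and $(S_n)$ gives $M\notin\mathcal K_{n-1}$. The statement $(S_0)$ is clear, since $\mathcal K_{-1}=\{0\}$. Let $n\ge1$ and assume $(S_{n-1})$. Suppose $M\in(\mathcal C_n\setminus\mathcal C_{n-1})\cap\mathcal K_{n-1}$, and take $X\subseteq\omega_n(G)$ as in Step 3 of 9.2. Then $X\in\mathcal K_{n-1}$ and $\omega_n(G)/X\in\mathcal C_{n-1}\subseteq\mathcal K_{n-1}$, so $\omega_n(G)\in\mathcal K_{n-1}$. We derive a contradiction by exhibiting a chain in $\omega_n(G)$ whose factors are too large.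

**Step 1: the chain, and what the assumption says about it.** Let $X_t=\epsilon_G(\mathfrak J^t\otimes G)$, $t\ge0$. By Lemma 7.2, $\omega_n(G)/X_t\in\mathcal C_{n-1}$, so $X_t/X_{t+1}\in\mathcal C_{n-1}$. Since $\omega_n(G)\in\mathcal K_{n-1}$, almost all $X_t/X_{t+1}$ lie in $\mathcal C_{n-1}\cap\mathcal K_{n-2}\subseteq\mathcal C_{n-2}$. So there is $r\ge1$ with $X_r/X_t\in\mathcal C_{n-2}$ for all $t\ge r$, and therefore
$$\dim(X_r/X_t)(k^{m+n})=O\big(m^{a_t}q^{(n-2)m}\big)\quad\text{for some }a_t\tag{6}$$
(the left side being $0$ if $n=1$).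

**Step 2: a linear map that makes the ideals visible.** Let $G$ have degree $\le d$. For each $V$ define a linear map
$$\pi:\omega_n(G)(V\oplus W)\to P_W(V)\otimes G(V)$$
on the components $A\subseteq V\oplus W$ as follows. If $A$ does not project isomorphically to $W$, $\pi$ is $0$ on it. If $A=\{(\rho(w),w)\}$ with $\rho\in\mathrm{Hom}(W,V)$, put $\pi[(\rho,1);y]=[\rho]\otimes y'$, where $y'\in G(V)$ corresponds to $y$ under $(V\oplus W)/A\cong V$, $(v,w)\mapsto v-\rho(w)$. No naturality in $V$ is needed. Let $Y_t=\pi(X_t(V\oplus W))$.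

**Step 3: $Y_r\supseteq\mathfrak J^r(V)\otimes G(V)$.** Apply $\pi\epsilon_G$ to $[(\rho,1)]\prod_\mu\prod_{j=1}^r([v_{\mu,j}\otimes\mu]-1)\otimes y$ with $v_{\mu,j}\in V$ and $y\in G(V)\subseteq G(V\oplus W)$. Each term $[(\rho',1)]\otimes y$ goes to $[\rho']\otimes y$, since the map $(1,-\rho'):V\oplus W\to V$ restricts to the identity on $V$. So the result is $[\rho]\prod([v_{\mu,j}\otimes\mu]-1)\otimes y$, and these elements span $\mathfrak J^r(V)\otimes G(V)$.

**Step 4: $Y_t\subseteq\Psi(\mathfrak a\otimes G(V\oplus W))$ with $\mathfrak a=\bigcap_\mu I_\mu(V)^{t-c}$.** Let $c$ be such that $I_\mu(W)^{c+1}=0$ for all $\mu\ne0$. It exists, since $I_\mu(W)$ lies in the augmentation ideal of the group ring of the finite $p$-group $\mathrm{End}(W)$, which is nilpotent. In $P_W(V\oplus W)=P_W(V)\otimes P_W(W)$ the ideal $I_\mu(V\oplus W)$ is generated by $I_\mu(V)$ and $I_\mu(W)$. So for $t\ge c$ its $t$-th power, the sum of the $I_\mu(V)^i\otimes I_\mu(W)^j$ with $i+j=t$, lies in $I_\mu(V)^{t-c}\otimes P_W(W)$. Hence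
$$\mathfrak J^t(V\oplus W)\subseteq\bigcap_\mu I_\mu(V\oplus W)^t\subseteq\mathfrak a\otimes P_W(W).$$
Let $\rho\in\mathrm{Hom}(W,V)$, $\varepsilon\in\mathrm{End}(W)$, $y\in G(V\oplus W)$. If $\varepsilon\notin H$, then $\pi\epsilon_G([(\rho,\varepsilon)]\otimes y)=0$: either $(\rho,\varepsilon)$ is not injective, or its image does not project isomorphically to $W$. If $\varepsilon\in H$, then $[(\rho,\varepsilon);\bar y]=[(\rho\varepsilon^{-1},1);\varepsilon\bar y]$, so
$$\pi\epsilon_G([(\rho,\varepsilon)]\otimes y)=\Psi([\rho\varepsilon^{-1}]\otimes\varepsilon y),\qquad\Psi([\rho]\otimes y):=[\rho]\otimes G((1,-\rho))y.$$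
The space $\mathfrak a$ is stable under $[\rho]\mapsto[\rho\varepsilon^{-1}]$, since this ring automorphism sends $[v\otimes\mu]$ to $[v\otimes\mu\varepsilon^{-1}]$ and so permutes the $I_\mu(V)$. The assertion follows.

**Step 5: $\Psi(I_\mu(V)^b\otimes G(V\oplus W))\subseteq I_\mu(V)^{b-d}\otimes G(V)$ for $b\ge d$.** Take $[\rho]\prod_{j=1}^b([v_j\otimes\mu]-1)\otimes y$, put $v_S=\sum_{j\in S}v_j$ and $f_j=-v_j\otimes(\mu\circ\mathrm{pr}_W):V\oplus W\to V$, so that $(1,-\rho-v_S\otimes\mu)=(1,-\rho)+\sum_{j\in S}f_j$. Let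
$$D_T=\sum_{T'\subseteq T}(-1)^{|T\setminus T'|}\,G\Big((1,-\rho)+\sum_{j\in T'}f_j\Big).$$
By (1), $D_T=0$ for $|T|>d$, and by Möbius inversion $G((1,-\rho)+\sum_Sf_j)=\sum_{T\subseteq S}D_T$. So $\Psi$ maps our element to
$$\sum_S(-1)^{b-|S|}[\rho+v_S\otimes\mu]\otimes\sum_{T\subseteq S}D_Ty=\sum_{|T|\le d}[\rho+v_T\otimes\mu]\prod_{j\notin T}([v_j\otimes\mu]-1)\otimes D_Ty,$$
which lies in $I_\mu(V)^{b-d}\otimes G(V)$. Fixing one $\mu$, Steps 4 and 5 give
$$Y_t\subseteq I_\mu(V)^l\otimes G(V),\qquad l=t-c-d,\quad\text{for }t\ge c+d.$$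

**Step 6: the contradiction.** Let $V=k^m$ with $m$ large, so that $G(V)\ne0$, and let $t\ge r$ be large. The map $\pi$ induces a surjection $(X_r/X_t)(V\oplus W)\to Y_r/Y_t$. The quotient $Y_r/Y_t$ maps onto the image of $Y_r$ in $(P_W/I_\mu^l)(V)\otimes G(V)$, which contains $\frac{\mathfrak J^r+I_\mu^l}{I_\mu^l}(V)\otimes G(V)$ by Step 3. Hence
$$\dim(X_r/X_t)(V\oplus W)\ge\dim\frac{\mathfrak J^r+I_\mu^l}{I_\mu^l}(V)\ge\dim(P_W/I_\mu^l)(V)-\dim(P_W/\mathfrak J^r)(V).$$
Since $P_W\cong P_{\ker\mu}\otimes P_k$ with $I_\mu=P_{\ker\mu}\otimes\mathrm{Aug}$, and $(\mathrm{Aug}^{l-1}/\mathrm{Aug}^l)(k^m)$ has at least $\binom{sm}{l-1}$ independent elements, the squarefree monomials of degree $l-1$ in the $sm$ variables $x_j$, the first term is at least $\binom{sm}{l-1}q^{(n-1)m}$. The second is $O(m^aq^{(n-1)m})$ by Lemma 7.2, with $a$ independent of $t$. Choose $t$ with $l-1>a$. Then the right side grows at least like a positive constant times $m^{l-1}q^{(n-1)m}$, which contradicts (6). So $(S_n)$ holds.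

This proves the first part of 2. For the dual statement, let $A$ be a nonzero subquotient of a finite sum of $I_W$'s. It is locally finite, and $DA$ is a subquotient of a finite sum of $P_{W^*}$'s, so $DA\in\mathcal C$. By Lemma 2.5, $\dim A=\operatorname{kdim}DA$, and $\dim DA(k^m)=\dim A(k^m)$. The growth condition for $DA$ gives the limit.

### 9.4. The simple objects of $\mathcal C_n/\mathcal C_{n-1}$

Let $G\in\mathcal P_n$ be simple. By Step 2 of 9.2, a nonzero subobject of $\omega_n(G)$ lies in $\mathcal C_n$ but not in $\mathcal C_{n-1}$, so by part 2 it has Krull dimension $n$. Proper quotients are in $\mathcal C_{n-1}$ by Proposition 8.1(a). Hence $\omega_n(G)$ is simple in $\mathcal C_n/\mathcal C_{n-1}$. By Lemma 5.3, every object of this quotient category has finite length with composition factors among the $\omega_n(G)$, $G$ simple. In particular every simple object is isomorphic to some $\omega_n(G)$.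

It remains to show that $G$ is determined. Suppose $\omega_n(G)\cong\omega_n(G')$ in the quotient, with $G,G'$ simple. As $\omega_n(G')$ has no nonzero subobject in $\mathcal C_{n-1}$, the isomorphism is represented by a map $\varphi:X\to\omega_n(G')$ with $X\subseteq\omega_n(G)$, $\omega_n(G)/X\in\mathcal C_{n-1}$ (so $X\ne0$), and $\ker\varphi\in\mathcal C_{n-1}$. Then $\ker\varphi=0$, so $\varphi$ is injective. Its graph $Z\subseteq\omega_n(G)\oplus\omega_n(G')=\omega_n(G\oplus G')$ is nonzero. By Lemma 6.1, $Z\supseteq\epsilon_{G\oplus G'}(\mathfrak J^r\otimes L)$ with $0\ne L\subseteq G\oplus G'$.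

If $G\not\cong G'$, the only nonzero subobjects of $G\oplus G'$ are $G\oplus0$, $0\oplus G'$ and $G\oplus G'$. So $Z$ contains $\epsilon_G(\mathfrak J^r\otimes G)\oplus0$ or $0\oplus\epsilon_{G'}(\mathfrak J^r\otimes G')$. Both are nonzero, since their cokernels in $\omega_n(G)$ and $\omega_n(G')$ lie in $\mathcal C_{n-1}$ while $\omega_n(G),\omega_n(G')\notin\mathcal C_{n-1}$. But the graph of an injective map contains no element $(x,0)$ with $x\neq0$, and no graph contains $(0,y)$ with $y\ne0$. So $G\cong G'$, and Theorem B is proved. $\blacksquare$
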